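\title{The semidirect product of tame pseudovarieties need not be tame}

\begin{abstract}
We show that the pseudovariety $\mathsf{LRB}$ of finite left regular bands and the pseudovariety $\mathsf{Ab}$ of finite abelian groups are both tame, while their semidirect product $\mathsf{LRB}*\mathsf{Ab}$ is not. Tameness implies that separation of regular languages is decidable, and we show that separation by $\mathsf{LRB}*\mathsf{Ab}$ is undecidable over one fixed alphabet. The proof simulates a two-counter machine by a walk in a finite abelian group: the left regular band records which facts have been written at which group elements and in which order, and a computation that never halts is detected by a clock that wraps around. The argument extends to a range of other factors. In the opposite direction, the semidirect product is tame when the finitely generated free objects of both factors are finite and computable.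
\end{abstract}

\section{The question and the answer}

A \emph{pseudovariety} is a class of finite semigroups closed under homomorphic images, subsemigroups and finite direct products. We write $\mathsf S$, $\mathsf G$ and $\mathsf A$ for the pseudovarieties of all finite semigroups, all finite groups and all finite aperiodic semigroups.

Let a semigroup $T$ act on the left of a semigroup $S$ by endomorphisms, $(t,s)\mapsto{}^{t}s$; this means ${}^{t}(s_1s_2)={}^{t}s_1\,{}^{t}s_2$ and ${}^{t_1t_2}s={}^{t_1}({}^{t_2}s)$. If $T$ has an identity, it is not required to act trivially. The \emph{semidirect product} $S*T$ is the set $S\times T$ with multiplication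
\[
(s,t)(s',t')=(s\;{}^{t}s',\,tt').
\]
For pseudovarieties $\mathsf V$ and $\mathsf W$, the pseudovariety $\mathsf V*\mathsf W$ is generated by all $S*T$ with $S\in\mathsf V$ and $T\in\mathsf W$.

A pseudovariety $\mathsf V$ is \emph{tame} if, roughly, every finite system of graph equations that can be solved modulo $\mathsf V$ by profinite words can be solved by terms in a computable signature $\sigma$, and equality of such terms modulo $\mathsf V$ is decidable. The precise definition is in Section~\ref{sec:defs}. Ash proved that $\mathsf G$ is tame with respect to the signature $\kappa=\{xy,x^{\omega-1}\}$, and J.~Rhodes has announced the same for $\mathsf A$. The following question has been posed as an open problem.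

\medskip
\noindent\textbf{Problem.} \emph{Is $\mathsf V*\mathsf W$ tame for all tame pseudovarieties $\mathsf V$ and $\mathsf W$?}
\medskip

There is a reason to expect a positive answer. A semidirect product $S*T$ evaluates a word in two stages: it computes the value of the word in $T$, and it computes in $S$ the value of the path that the word traces through the elements of $T$ (Lemma~\ref{lem:paths}). An equation over $\mathsf V*\mathsf W$ thus looks like an equation over $\mathsf W$ followed by an equation over $\mathsf V$, and one may hope to solve the two in turn. This plan succeeds when the finitely generated free objects of both factors are finite and computable (Proposition~\ref{prop:C}). When those of $\mathsf W$ are infinite, however, the paths run through semigroups $T$ of unbounded size, and there is room for an unbounded computation.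

Let $\mathsf{LRB}$ be the pseudovariety of finite \emph{left regular bands}, the finite semigroups satisfying $x^2=x$ and $xyx=xy$, and let $\mathsf{Ab}$ be the pseudovariety of finite abelian groups. For a pseudovariety $\mathsf U$, two languages $L,L'\subseteq A^+$ are \emph{$\mathsf U$-separable} if there are $M\in\mathsf U$ and a homomorphism $\psi\colon A^+\to M$ with $\psi(L)\cap\psi(L')=\emptyset$.

\begin{theorem}\label{thm:A}
The pseudovarieties $\mathsf{LRB}$ and $\mathsf{Ab}$ are $\kappa$-tame, and their word problems are decidable uniformly in the alphabet. The pseudovariety $\mathsf{LRB}*\mathsf{Ab}$ is not $\sigma$-tame for any implicit signature $\sigma$. More precisely, there is one fixed finite alphabet $A$ such that no algorithm decides whether two given regular languages over $A$ are $(\mathsf{LRB}*\mathsf{Ab})$-separable.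
\end{theorem}

So the answer to the problem is negative. Because the alphabet in the last sentence is fixed, it makes no difference whether the word problem in the definition of tameness is read uniformly in the alphabet or not.

The proof has three parts. Section~\ref{sec:sep} shows that tameness makes separation decidable. Section~\ref{sec:factors} shows that the two factors are tame. The rest of the paper proves undecidability. A member of $\mathsf{LRB}*\mathsf{Ab}$ follows a walker in a finite abelian group and remembers the order in which the pairs (position, letter) were first used; Section~\ref{sec:paths} makes this precise and shows on a three-letter example how such a memory lets one write a fact at a position and test it later. Section~\ref{sec:scripts} runs a two-counter machine by writing and testing facts, Section~\ref{sec:languages} turns this into a pair of regular languages, and Section~\ref{sec:B} extends the result to other factors (Theorem~\ref{thm:B}). Apart from textbook facts recalled along the way, the only outside result used is Minsky's theorem on two-counter machines~\cite{Minsky}.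

\section{Tameness}\label{sec:defs}

Alphabets are finite and nonempty. For a semigroup $M$, we denote by $M^1$ the semigroup $M$ with a \emph{new} identity $1$ adjoined, even if $M$ already has an identity, and a homomorphism $M\to M'$ is extended to $M^1\to M'^1$ by $1\mapsto1$.

\subsection*{Powers in finite semigroups}
An element $s$ of a finite semigroup $S$ has exactly one idempotent power, written $s^\omega$. The element $s^{\omega-1}$ is the inverse of $s^\omega s$ in the maximal subgroup with identity $s^\omega$. Suppose that $N\ge1$ satisfies $s^N=s^\omega$; the number $N=|S|!$ does so for all $s\in S$. Then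
\begin{equation}\label{eq:powers}
s^{j+N}=s^j\quad(j\ge N),\qquad s^{\omega-1}=s^{2N-1}.
\end{equation}
The first equality holds because $s^{2N}=s^N$, and the second because $s^{2N-1}=s^\omega s^{2N-1}s^\omega$ and $s^{2N-1}s^{N+1}=s^{3N}=s^\omega$. In a finite group, $s^{\omega-1}=s^{-1}$.

\subsection*{Free profinite semigroups and implicit operations}
A pro-$\mathsf V$ semigroup is an inverse limit of members of $\mathsf V$, and a profinite semigroup is a pro-$\mathsf S$ semigroup. The free pro-$\mathsf V$ semigroup $\overline\Omega_A\mathsf V$ on $A$ comes with a map $A\to\overline\Omega_A\mathsf V$ such that every map from $A$ to a pro-$\mathsf V$ semigroup extends uniquely to a continuous homomorphism. We write $\overline\Omega_n\mathsf V$ when $|A|=n$, and $p_{\mathsf V}\colon\overline\Omega_A\mathsf S\to\overline\Omega_A\mathsf V$ for the natural continuous projection, which is onto.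

An $n$-ary \emph{implicit operation} $\pi$ is a family of maps $\pi_S\colon S^n\to S$, one for each finite semigroup $S$, that commutes with all homomorphisms between finite semigroups; equivalently, it is an element of $\overline\Omega_n\mathsf S$. Examples are $xy$, $x^\omega$ and $x^{\omega-1}$. Implicit operations act on every profinite semigroup. We use the following standard facts.
\begin{enumerate}
\item[(P1)] The space $\overline\Omega_A\mathsf S$ is compact and contains $A^+$ as a dense subsemigroup. Hence, if $\theta$ is a continuous homomorphism from $\overline\Omega_A\mathsf S$ to a finite semigroup $R$ and $t\in R$, then $\theta^{-1}(t)$ is open and $\theta^{-1}(t)\cap A^+$ is dense in it. In particular, every $u\in\overline\Omega_A\mathsf S$ has the same image under $\theta$ as some word.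
\item[(P2)] Every homomorphism $\psi$ from $A^+$ to a finite semigroup extends uniquely to a continuous homomorphism $\hat\psi$ on $\overline\Omega_A\mathsf S$. For $u,v\in\overline\Omega_A\mathsf S$ we have $p_{\mathsf V}(u)=p_{\mathsf V}(v)$ if and only if $\hat\psi(u)=\hat\psi(v)$ for all homomorphisms $\psi$ from $A^+$ to members of $\mathsf V$.
\item[(P3)] Continuous homomorphisms between profinite semigroups commute with implicit operations.
\item[(P4)] If $F\in\mathsf V$ and $\rho\colon A^+\to F$ is an onto homomorphism through which every homomorphism from $A^+$ to a member of $\mathsf V$ factors, then $\overline\Omega_A\mathsf V=F$ and $p_{\mathsf V}=\hat\rho$. Indeed, every $\hat\psi$ in (P2) then factors through $\hat\rho$, so $p_{\mathsf V}$ and $\hat\rho$ identify the same pairs.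
\end{enumerate}

An implicit operation $\pi$ is \emph{computable} if some algorithm, given the multiplication table of a finite semigroup $S$ and $s_1,\dots,s_n\in S$, outputs $\pi_S(s_1,\dots,s_n)$. An \emph{implicit signature} is a set $\sigma$ of implicit operations containing the multiplication $xy$. A set $\sigma$ of computable implicit operations is \emph{recursively enumerable} if some algorithm lists a sequence of algorithms, each computing an element of $\sigma$, such that every element of $\sigma$ is computed by a listed algorithm. The \emph{$\sigma$-terms} over $A$ are the formal terms built from the letters of $A$ by the operation symbols of $\sigma$; when they are input to an algorithm, an operation symbol is presented as a member of this list, with its arity. The values of $\sigma$-terms in $\overline\Omega_A\mathsf V$ form the $\sigma$-subalgebra $\Omega^\sigma_A\mathsf V$ generated by $A$, and the \emph{word problem} for $\Omega^\sigma_A\mathsf V$ asks whether two given $\sigma$-terms over $A$ have the same value in $\overline\Omega_A\mathsf V$. By (P3), the value of a term in $\overline\Omega_A\mathsf V$ is the image under $p_{\mathsf V}$ of its value in $\overline\Omega_A\mathsf S$.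 A pseudovariety is \emph{recursively enumerable} if some algorithm lists multiplication tables of finite semigroups that are, up to isomorphism, exactly its members.

\subsection*{Graph equations}
Let $\Gamma$ be a finite directed graph, in which an edge $e$ goes from the vertex $e^-$ to the vertex $e^+$. A \emph{labeling} of $\Gamma$ over $A$ is a map $\gamma$ from the vertices and edges of $\Gamma$ to $(\overline\Omega_A\mathsf S)^1$ with $\gamma(e)\ne1$ for every edge $e$. It is \emph{$\mathsf V$-commuting} if
\[
p_{\mathsf V}(\gamma(e^-))\,p_{\mathsf V}(\gamma(e))=p_{\mathsf V}(\gamma(e^+))\quad\text{in }(\overline\Omega_A\mathsf V)^1\text{, for every edge }e.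
\]
The pseudovariety $\mathsf V$ is \emph{$\sigma$-reducible} if for every finite graph $\Gamma$, alphabet $A$, continuous homomorphism $\varphi$ from $\overline\Omega_A\mathsf S$ to a finite semigroup $R$, and $\mathsf V$-commuting labeling $\gamma$ of $\Gamma$ over $A$, there is a $\mathsf V$-commuting labeling $\gamma'$ with values in $(\Omega^\sigma_A\mathsf S)^1$ such that $\varphi\circ\gamma'=\varphi\circ\gamma$ in $R^1$. The homomorphism $\varphi$ prescribes regular constraints on the unknowns, and reducibility says that a solution among the profinite words can be traded for a solution in the countable set of $\sigma$-terms, where it can be searched for.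

\begin{example}\label{ex:loop}
Let $\Gamma$ have one vertex and one loop, labeled $a$ and $a^\omega$, with $A=\{a\}$. This labeling is $\mathsf{Ab}$-commuting, since $x^\omega$ is the identity in a finite group. No labeling of the loop by a word $a^j$ commutes, because $a^{i}a^j=a^i$ fails in $\mathbb Z/(j+1)$ and a vertex labeled $1$ cannot be the end of an edge. So $\mathsf{Ab}$ is not $\{xy\}$-reducible: words alone do not suffice.
\end{example}

\begin{definition}\label{def:tame}
A pseudovariety $\mathsf V$ is \emph{$\sigma$-tame}, for an implicit signature $\sigma$, if
\begin{enumerate}
\item[(i)] $\sigma$ is a recursively enumerable set of computable implicit operations;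
\item[(ii)] $\mathsf V$ is recursively enumerable;
\item[(iii)] the word problem for $\Omega^\sigma_A\mathsf V$ is decidable for every alphabet $A$;
\item[(iv)] $\mathsf V$ is $\sigma$-reducible.
\end{enumerate}
It is \emph{tame} if it is $\sigma$-tame for some $\sigma$.
\end{definition}

The signatures $\{xy\}$ and $\kappa=\{xy,x^{\omega-1}\}$ satisfy (i) by \eqref{eq:powers}.

\section{Tameness decides separation}\label{sec:sep}

To disprove tameness for all signatures at once, we need a consequence of tameness in which $\sigma$ does not appear. Separation is such a consequence, and it uses only the graph with a single edge. Recall that, by Kleene's theorem, rational expressions and finite automata describe the same languages, the regular ones, and that a language $L\subseteq A^+$ is regular if and only if $L=\varphi^{-1}(P)$ for a homomorphism $\varphi$ from $A^+$ to a finite semigroup $R$ and a subset $P\subseteq R$. Such $\varphi$ and $P$ can be computed from an expression for $L$, and a direct product gives one $\varphi$ that serves two languages.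

\begin{proposition}\label{prop:sep}
Let $\mathsf U$ be a tame pseudovariety and $A$ a fixed alphabet. It is decidable whether two given regular languages $L,L'\subseteq A^+$ are $\mathsf U$-separable.
\end{proposition}

\begin{proof}
Let $\mathsf U$ be $\sigma$-tame. Compute $\varphi\colon A^+\to R$ and $P,P'\subseteq R$ with $L=\varphi^{-1}(P)$ and $L'=\varphi^{-1}(P')$, and put $K_s=\varphi^{-1}(s)\subseteq A^+$ for $s\in R$. Call $(s,s')\in R^2$ \emph{pointlike} if there are $u,v\in\overline\Omega_A\mathsf S$ with
\begin{equation}\label{eq:pointlike}
\hat\varphi(u)=s,\qquad\hat\varphi(v)=s',\qquad p_{\mathsf U}(u)=p_{\mathsf U}(v).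
\end{equation}
Below, $\psi$ ranges over homomorphisms from $A^+$ to members of $\mathsf U$.

\emph{Step 1: $(s,s')$ is pointlike if and only if $K_s$ and $K_{s'}$ are not $\mathsf U$-separable.} Let $u,v$ satisfy \eqref{eq:pointlike} and let $\psi$ be given. Then $\hat\psi(u)=\hat\psi(v)$ by (P2). By (P1) there are words $w,w'$ with the same images as $u,v$ under $\hat\varphi\times\hat\psi$. Then $w\in K_s$, $w'\in K_{s'}$ and $\psi(w)=\psi(w')$, so $\psi$ does not separate. Conversely, suppose that no $\psi$ separates $K_s$ from $K_{s'}$. The sets
\[
E_\psi=\{(u,v):\hat\varphi(u)=s,\ \hat\varphi(v)=s',\ \hat\psi(u)=\hat\psi(v)\}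
\]
are closed, each contains a pair of words, and $E_{\psi_1\times\psi_2}=E_{\psi_1}\cap E_{\psi_2}$. By compactness some pair $(u,v)$ lies in all of them, and it satisfies \eqref{eq:pointlike} by (P2).

\emph{Step 2: $L$ and $L'$ are not separable if and only if some pair in $P\times P'$ is pointlike.} If $(s,s')\in P\times P'$ is pointlike, then already $K_s\subseteq L$ and $K_{s'}\subseteq L'$ are not separable. If no pair is, then each pair $K_s,K_{s'}$ is separated by some $\psi_{s,s'}$, and the direct product of these finitely many homomorphisms separates $L=\bigcup_{s\in P}K_s$ from $L'=\bigcup_{s'\in P'}K_{s'}$.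

\emph{Step 3: it is decidable whether $(s,s')$ is pointlike.} We run two searches in parallel, exactly one of which succeeds. The first uses (ii) to list all $M\in\mathsf U$ and all maps $A\to M$, and tests whether the resulting $\psi$ separates $K_s$ from $K_{s'}$. The test is finite, because $\psi(K_s)$ is the set of $m$ such that $(s,m)$ lies in the subsemigroup of $R\times M$ generated by the pairs $(\varphi(a),\psi(a))$. By Step 1, this search succeeds exactly when $(s,s')$ is not pointlike.

The second search lists all pairs of $\sigma$-terms over $A$ and looks for one whose values $u,v$ in $\overline\Omega_A\mathsf S$ satisfy \eqref{eq:pointlike}. The first two conditions are tested by evaluating the terms in $R$, using (P3) and (i), and the third by (iii) for the alphabet $A$. If the search succeeds, then $(s,s')$ is pointlike. Conversely, let $u,v$ satisfy \eqref{eq:pointlike}, and let $\Gamma$ consist of one edge $e$ with $e^-\ne e^+$. The labeling $\gamma(e^-)=1$, $\gamma(e)=u$, $\gamma(e^+)=v$ is $\mathsf U$-commuting, so (iv) gives a $\mathsf U$-commuting labeling $\gamma'$ with values in $(\Omega^\sigma_A\mathsf S)^1$ and $\hat\varphi\circ\gamma'=\hat\varphi\circ\gamma$. The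 identity of $R^1$ is new, so only $1$ maps to it; hence $\gamma'(e^-)=1$ and $\gamma'(e^+)\ne1$. Thus $\gamma'(e)$ and $\gamma'(e^+)$ are values of $\sigma$-terms satisfying \eqref{eq:pointlike}, and the search finds them.
\end{proof}

\begin{remark}
Separation refines membership. If $\varphi\colon A^+\to R$ is onto, then $R\in\mathsf U$ if and only if $K_s$ and $K_{s'}$ are $\mathsf U$-separable whenever $s\ne s'$. Indeed, if $R\in\mathsf U$ then $\varphi$ itself separates; and if $\psi$ is the product of separating homomorphisms, then $\psi(w)=\psi(w')$ implies $\varphi(w)=\varphi(w')$, so $R$ is a homomorphic image of $\psi(A^+)\in\mathsf U$. Thus, for tame $\mathsf U$ and fixed $A$, one can decide whether a finite $A$-generated semigroup lies in $\mathsf U$.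
\end{remark}

\section{The two factors are tame}\label{sec:factors}

\subsection*{Finite free objects}
We say that $\mathsf U$ has \emph{computable finite free objects} if every $\overline\Omega_n\mathsf U$ is finite and its multiplication table can be computed from $n$. The free generators can then be found as well: any $n$-tuple that generates $\overline\Omega_n\mathsf U$ will do, because the endomorphism sending the free generators to it is onto, hence an automorphism.

\begin{lemma}\label{lem:finite}
Let $\mathsf U$ be recursively enumerable with computable finite free objects. Then $\mathsf U$ is $\sigma$-tame for $\sigma=\{xy\}$ and for $\sigma=\kappa$, and the word problem is decidable uniformly in $A$.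
\end{lemma}

\begin{proof}
Conditions (i) and (ii) hold. For (iii), compute $\overline\Omega_A\mathsf U$ and evaluate the two terms in it. For (iv), let $\gamma$ be a $\mathsf U$-commuting labeling and $\varphi\colon\overline\Omega_A\mathsf S\to R$. The homomorphism $\varphi\times p_{\mathsf U}$ is continuous with finite target, so by (P1) each label other than $1$ can be replaced by a word with the same image; labels equal to $1$ are kept. This changes neither $\varphi\circ\gamma$ nor $p_{\mathsf U}\circ\gamma$, so the new labeling commutes, and words are values of $\sigma$-terms.
\end{proof}

\subsection*{Left regular bands}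
For a word $w$, let $\operatorname{red}(w)$ be obtained from $w$ by deleting every occurrence of a letter except the first; for instance $\operatorname{red}(abacb)=abc$. Deleting from $w$ any set of occurrences none of which is a first occurrence does not change $\operatorname{red}(w)$. Let $F(X)$ be the finite set of nonempty repetition-free words over a finite set $X$, with product $u\cdot v=\operatorname{red}(uv)$. The product is associative, since $(u\cdot v)\cdot w$ and $u\cdot(v\cdot w)$ both equal $\operatorname{red}(uvw)$, and $F(X)$ is a left regular band, since $\operatorname{red}(uu)=u$ and $\operatorname{red}(uvu)=\operatorname{red}(uv)$. The map $\operatorname{red}\colon X^+\to F(X)$ is an onto homomorphism. In any left regular band, the identities $xvx=xv$ and $xx=x$ remove a repeated letter $x$, so $w$ and $\operatorname{red}(w)$ have the same value. Therefore every homomorphism from $X^+$ to a left regular band factors through $\operatorname{red}$, and (P4) gives $\overline\Omega_X\mathsf{LRB}=F(X)$. A left regular band sees which letters occur in a word and in which order they first occur, and nothing else.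

The class $\mathsf{LRB}$ is recursively enumerable, since its two identities can be checked on a multiplication table. Lemma~\ref{lem:finite} now gives the assertions of Theorem~\ref{thm:A} about $\mathsf{LRB}$.

\begin{remark}
The pseudovariety $\mathsf{LRB}$ is generated by the three-element monoid $\{1,l_1,l_2\}$ with $l_il_j=l_i$, which is a left regular band. Every finite left regular band is a quotient of some $F(X)$, so it suffices to separate two words with different $\operatorname{red}$ by a homomorphism into this monoid. If a letter $x$ occurs in only one of them, send $x$ to $l_1$ and all other letters to $1$. Otherwise some letters $x,y$ occur first in different orders; send $x$ to $l_1$, $y$ to $l_2$ and all other letters to $1$. So tameness of $\mathsf V*\mathsf{Ab}$ can fail when $\mathsf V$ is generated by a single semigroup with three elements.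
\end{remark}

\subsection*{Abelian groups}
Let $\hat{\mathbb Z}=\varprojlim\mathbb Z/m$, a compact ring containing $\mathbb Z$. A map from $A$ to a finite abelian group of exponent dividing $m$ extends to $(\mathbb Z/m)^A$, and so $\overline\Omega_A\mathsf{Ab}=\hat{\mathbb Z}^A$, with the letters going to the standard basis. We write this group additively and put $\pi=p_{\mathsf{Ab}}$. For $w\in A^*$ let $|w|\in\mathbb N^A$ be the vector that counts the occurrences of each letter, so that $\pi(w)=|w|$ for $w\in A^+$; for a language $K$ let $|K|=\{|w|:w\in K\}$.

A commuting labeling is a solution in $\hat{\mathbb Z}^A$ of a linear system, subject to the constraints given by $\varphi$. We want a solution in $\mathbb Z^A$, where the values of $\kappa$-terms lie. Linear algebra provides integer solutions but has no regard for the constraints, and the integers it provides may be negative. We therefore parametrize each constraint in a form in which every integer value of the parameters is realized by a $\kappa$-term. A \emph{line} is a language $w_0u_1^*w_1\cdots u_r^*w_r$ with $r\ge0$ and $w_i,u_i\in A^*$.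

\begin{lemma}\label{lem:lines}
Every regular language $K\subseteq A^*$ contains finitely many lines $B_1,\dots,B_k$ with $|K|=|B_1|\cup\dots\cup|B_k|$.
\end{lemma}

\begin{proof}
We use induction on a rational expression for $K$. A finite language is a finite union of lines with $r=0$, and for a union we take the lines of both languages. A product of two lines is a line and $|BB'|=|B|+|B'|$, so for $KK'$ we take all products of a line of $K$ by a line of $K'$. For $K^*$, let $B_j=w_{j0}u_{j1}^*w_{j1}\cdots u_{jr_j}^*w_{jr_j}$ $(1\le j\le k)$ be the lines of $K$ and put $z_j=w_{j0}w_{j1}\cdots w_{jr_j}\in B_j$. For $J\subseteq\{1,\dots,k\}$ let $C_J=\prod_{j\in J}B_jz_j^*$, with the factors in increasing order and with $C_\emptyset$ consisting of the empty word. Each $C_J$ is a line contained in $K^*$. An element of $|K^*|$ is a sum of elements of the sets $|B_j|$, say of $n_j$ elements of $|B_j|$. If $n_j\ge1$, these $n_j$ elements add up to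
\[
n_j|z_j|+\sum_ik_i|u_{ji}|=\Bigl(|z_j|+\sum_ik_i|u_{ji}|\Bigr)+(n_j-1)|z_j|\in|B_jz_j^*|
\]
for some $k_i\in\mathbb N$. So the whole sum lies in $|C_J|$ for $J=\{j:n_j\ge1\}$.
\end{proof}

\begin{lemma}\label{lem:smith}
Let $\Lambda$ be an integer matrix and $b$ an integer vector. If $\Lambda z=b$ has a solution over $\hat{\mathbb Z}$, then it has a solution over $\mathbb Z$.
\end{lemma}

\begin{proof}
By the Smith normal form there are matrices $U,V$ invertible over $\mathbb Z$, hence over $\hat{\mathbb Z}$, such that $U\Lambda V$ is diagonal. Replacing $z$ by $V^{-1}z$ and $b$ by $Ub$, we are left with independent equations $dz=b$ with $d,b\in\mathbb Z$, each solvable in $\hat{\mathbb Z}$. If $d=0$, then $b=0$. If $d\ne0$, the projection $\hat{\mathbb Z}\to\mathbb Z/|d|$ shows that $d$ divides $b$ in $\mathbb Z$.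
\end{proof}

\begin{proposition}\label{prop:Ab}
The pseudovariety $\mathsf{Ab}$ is $\kappa$-tame, and the word problem is decidable uniformly in $A$.
\end{proposition}

\begin{proof}
One can check on a multiplication table whether a semigroup is an abelian group, which gives (ii). The value of a $\kappa$-term in $\hat{\mathbb Z}^A$ is computed inside $\mathbb Z^A$: a letter gives a basis vector, a product gives the sum of the values, and $u^{\omega-1}$ gives the negative of the value of $u$. This proves (iii), uniformly in $A$.

For (iv), let $\gamma$ be an $\mathsf{Ab}$-commuting labeling of $\Gamma$ and let $\varphi\colon\overline\Omega_A\mathsf S\to R$. For an edge $e$ we have $\gamma(e)\ne1$, so the product $p_{\mathsf{Ab}}(\gamma(e^-))p_{\mathsf{Ab}}(\gamma(e))$ is not the adjoined identity, and $\gamma(e^+)\ne1$. With the convention $\pi(1)=0$, commutation of $\gamma$ therefore says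
\begin{equation}\label{eq:lin}
\pi\gamma(e^-)+\pi\gamma(e)=\pi\gamma(e^+)\quad\text{in }\hat{\mathbb Z}^A\text{, for every edge }e,
\end{equation}
and conversely every labeling that satisfies \eqref{eq:lin} and labels the same vertices by $1$ as $\gamma$ does is $\mathsf{Ab}$-commuting.

Fix a vertex or edge $x$ with $\gamma(x)\ne1$. Let $t=\varphi(\gamma(x))$ and let $K=\varphi^{-1}(t)\cap A^+$, a regular language. By (P1), $\gamma(x)$ lies in the closure of $K$, so $\pi\gamma(x)$ lies in the closure of $|K|$. The image of a line $w_0u_1^*w_1\cdots u_r^*w_r$ is contained in the compact set $|w_0\cdots w_r|+\sum_i\hat{\mathbb Z}|u_i|$. By Lemma~\ref{lem:lines}, $|K|$ is contained in a finite union of such sets coming from lines inside $K$, and this union is closed. Hence there are a line $w_0u_1^*w_1\cdots u_r^*w_r\subseteq K$, from which we omit the empty $u_i$, and elements $\alpha_i\in\hat{\mathbb Z}$ with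
\[
\pi\gamma(x)=|w_0w_1\cdots w_r|+\sum_{i=1}^r\alpha_i|u_i| .
\]
Choose such a line for every $x$ with $\gamma(x)\neq1$ and regard the $\alpha_i$, for all $x$ together, as unknowns. Then \eqref{eq:lin} becomes a linear system with integer coefficients that is solvable over $\hat{\mathbb Z}$. By Lemma~\ref{lem:smith} it has an integer solution, which assigns integers $n_1,\dots,n_r$ to the line chosen for $x$. Define
\[
\gamma'(x)=w_0u_1^{\omega+n_1}w_1\cdots u_r^{\omega+n_r}w_r,\qquad
u^{\omega+n}=\begin{cases}u^{\omega-1}u^{n+1}&(n\ge0),\\(u^{\omega-1})^{-n}&(n<0),\end{cases}
\]
and let $\gamma'(x)=1$ where $\gamma(x)=1$. Each new label is the value of a $\kappa$-term; it is not empty, because $w_0\cdots w_r\in K\subseteq A^+$. Since $\pi(u^{\omega+n})=n|u|$, the labeling $\gamma'$ satisfies \eqref{eq:lin} and so commutes.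

It remains to compute $\varphi(\gamma'(x))$. Let $N=|R|!$ and $s\in R$. By \eqref{eq:powers}, $s^{\omega+n}=s^{2N+n}$ for $n\ge0$ and $s^{\omega+n}=s^{(2N-1)|n|}$ for $n<0$; in both cases $s^{\omega+n}$ is a power of $s$ whose exponent is positive and depends only on $n$ and $N$. Hence $\varphi(\gamma'(x))=\varphi(w_0u_1^{j_1}w_1\cdots u_r^{j_r}w_r)$ for some $j_i\ge1$. This word lies in the line, hence in $K$, and so $\varphi(\gamma'(x))=t$.
\end{proof}

\section{Semidirect products as walks}\label{sec:paths}

Let $\tau\colon A^+\to T$ be a homomorphism. For $w=b_1\cdots b_r\in A^+$ put
\[
\operatorname{path}_\tau(w)=(1,b_1)\,(\tau(b_1),b_2)\cdots(\tau(b_1\cdots b_{r-1}),b_r)\in(T^1\times A)^+ .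
\]
We think of a walker who starts at the adjoined identity $1$ and moves by right multiplication. The elements of $T^1$ are called \emph{vertices}, and the letter $b_i$ is \emph{read at} the vertex $\tau(b_1\cdots b_{i-1})$. A factor of $w$ is read at the vertex at which its first letter is read, and it is a \emph{loop} if the walker ends it at the same vertex. The next lemma bounds what a member of $\mathsf V*\mathsf W$ can see, and Lemma~\ref{lem:free} provides members of $\mathsf{LRB}*\mathsf G$ that see a good deal.

\begin{lemma}\label{lem:paths}
The members of $\mathsf V*\mathsf W$ are the homomorphic images of subsemigroups of semidirect products $S*T$ with $S\in\mathsf V$, $T\in\mathsf W$. Given $M\in\mathsf V*\mathsf W$ and a homomorphism $\psi\colon A^+\to M$, there are $S\in\mathsf V$, $T\in\mathsf W$, and homomorphisms $\tau\colon A^+\to T$ and $\eta\colon(T^1\times A)^+\to S$ such that for all $w,w'\in A^+$,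
\[
\tau(w)=\tau(w')\ \text{ and }\ \eta(\operatorname{path}_\tau(w))=\eta(\operatorname{path}_\tau(w'))\quad\text{imply}\quad\psi(w)=\psi(w').
\]
\end{lemma}

\begin{proof}
The class described in the first sentence is closed under subsemigroups and images. It is closed under direct products because $(S_1*T_1)\times(S_2*T_2)\cong(S_1\times S_2)*(T_1\times T_2)$ with the componentwise action. So it is a pseudovariety, and it is $\mathsf V*\mathsf W$. Write $M=\theta(U)$ with $U$ a subsemigroup of $S*T$ and $\theta$ a homomorphism. For each letter $a$ choose $(s_a,t_a)\in U$ with $\theta(s_a,t_a)=\psi(a)$. Put $\tau(a)=t_a$ and $\eta(t,a)={}^{t}s_a$, where ${}^{1}s_a=s_a$ for the adjoined identity. For $w=b_1\cdots b_r$,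
\[
\prod_{i=1}^r(s_{b_i},t_{b_i})=\bigl(s_{b_1}\,{}^{t_{b_1}}s_{b_2}\cdots{}^{t_{b_1}\cdots t_{b_{r-1}}}s_{b_r},\ \tau(w)\bigr)=\bigl(\eta(\operatorname{path}_\tau(w)),\tau(w)\bigr),
\]
and $\theta$ maps this element to $\psi(w)$.
\end{proof}

If $T$ is a group with identity $1_T$, the vertex $1$ differs from $1_T$, and $\eta(1,a)$ may differ from $\eta(1_T,a)$ because $1_T$ need not act trivially. The first letter of a word is thus read at a vertex to which the walker never returns. For a group $T$, let $\operatorname{path}^\circ_\tau(w)\in(T\times A)^+$ be $\operatorname{path}_\tau(w)$ with the initial vertex $1$ replaced by $1_T$.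

\begin{lemma}\label{lem:free}
Let $T$ be a finite group and $\tau\colon A^+\to T$ a homomorphism. There is a homomorphism $\psi_\tau$ from $A^+$ to a semidirect product $F(T\times A)*T$ such that
$\psi_\tau(w)=\bigl(\operatorname{red}(\operatorname{path}^\circ_\tau(w)),\tau(w)\bigr)$.
\end{lemma}

\begin{proof}
The group $T$ permutes $T\times A$ by ${}^{t}(g,a)=(tg,a)$. Renaming letters commutes with $\operatorname{red}$, so $T$ acts on $F(T\times A)$ by automorphisms. Put $\psi_\tau(a)=((1_T,a),\tau(a))$ and multiply out as in the proof of Lemma~\ref{lem:paths}.
\end{proof}

When the free objects of both factors are finite, there is one largest graph to walk in, and the two-stage plan of the introduction works.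

\begin{proposition}\label{prop:C}
Let $\mathsf V$ and $\mathsf W$ be recursively enumerable with computable finite free objects. Then $\mathsf V*\mathsf W$ has the same properties, and it is tame, with $\sigma=\{xy\}$ or $\sigma=\kappa$.
\end{proposition}

\begin{proof}
By the first sentence of Lemma~\ref{lem:paths}, we list $\mathsf V*\mathsf W$ by listing all $S\in\mathsf V$ and $T\in\mathsf W$, all actions of $T$ on $S$, and all images of subsemigroups of $S*T$. Fix $A$, let $W=\overline\Omega_A\mathsf W$ with canonical homomorphism $\rho\colon A^+\to W$, let $Y=W^1\times A$, and let $V=\overline\Omega_Y\mathsf V$ with canonical homomorphism $\nu\colon Y^+\to V$. For $t\in W$, the map $(g,a)\mapsto\nu(tg,a)$ extends by freeness to an endomorphism of $V$. This defines an action of $W$ on $V$, since the rule ${}^{t_1t_2}s={}^{t_1}({}^{t_2}s)$ holds on generators. Let $\mu\colon A^+\to V*W$ be given by $\mu(a)=(\nu(1,a),\rho(a))$; then $\mu(w)=(\nu(\operatorname{path}_\rho(w)),\rho(w))$. The image $F=\mu(A^+)$ is finite, computable from $A$, and in $\mathsf V*\mathsf W$.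

Let $\psi\colon A^+\to M\in\mathsf V*\mathsf W$ and take $S,T,\tau,\eta$ from Lemma~\ref{lem:paths}. By freeness, $\tau=\bar\tau\circ\rho$ for a homomorphism $\bar\tau\colon W\to T$, and there is a homomorphism $\bar\eta\colon V\to S$ with $\bar\eta(\nu(g,a))=\eta(\bar\tau(g),a)$. Then $\bar\eta(\nu(\operatorname{path}_\rho(w)))=\eta(\operatorname{path}_\tau(w))$ for every word $w$. So $\mu(w)=\mu(w')$ implies $\tau(w)=\tau(w')$ and $\eta(\operatorname{path}_\tau(w))=\eta(\operatorname{path}_\tau(w'))$, hence $\psi(w)=\psi(w')$. Thus every such $\psi$ factors through $\mu$, and $\overline\Omega_A(\mathsf V*\mathsf W)=F$ by (P4). Lemma~\ref{lem:finite} gives tameness.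
\end{proof}

In Theorem~\ref{thm:A} the free objects of $\mathsf{LRB}$ are finite and computable and those of $\mathsf{Ab}$ are infinite, so the hypothesis cannot be weakened to one factor. The next example shows, in the smallest case, how the infinite supply of groups is used.

\begin{example}\label{ex:toy}
Let $A=\{a,x,y\}$. Read a block $x^iy^j$ as ``write a mark at the current vertex'' and a block $y^j$ on its own as ``test for a mark at the current vertex''. Put
\[
L'=a\,(a\cup x^+y^+)^*,\qquad L_1=a\,x^+y^+\,a\,y^+,\qquad L_+=a\,x^+y^+\,a^+\,y^+ .
\]
Words of $L'$ move and write but never test. Words of $L_1$ write, move one step and test; words of $L_+$ may move any positive number of steps. Both $L_1$ and $L_+$ are disjoint from $L'$.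

The languages $L_1$ and $L'$ are $(\mathsf{LRB}*\mathsf{Ab})$-separable. Take $T=\mathbb Z/2$, $\tau(a)=1$, $\tau(x)=\tau(y)=0$. For every $w\in L_1$,
\[
\operatorname{red}(\operatorname{path}^\circ_\tau(w))=(0,a)(1,x)(1,y)(1,a)(0,y),
\]
which contains $(0,y)$ but not $(0,x)$, whereas in the path of a word of $L'$ a letter $(g,y)$ never occurs without $(g,x)$. So $\psi_\tau$ separates: it notices a test made where nothing was written.

The languages $L_+$ and $L'$ are not separable. Given $\psi$, take $S,T,\tau,\eta$ from Lemma~\ref{lem:paths}, write the abelian group $T$ additively and let $N=|T|$. Consider $w=a\,x^Ny^N\,a^N\,y^N\in L_+$ and $w'=a\,x^Ny^N\,a^N\in L'$. The factors $x^N$, $y^N$, $a^N$ are loops at $g=\tau(a)$, so $\tau(w)=\tau(w')$, and the final $y^N$ of $w$ contributes the letters $(g+i\tau(y),y)$, $0\le i<N$, all of which occurred during the first $y^N$. The two paths have the same $\operatorname{red}$, hence the same value under $\eta$, and $\psi(w)=\psi(w')$.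
\end{example}

Three features of the example recur below. A test that is preceded by a write at the same vertex can be deleted unnoticed, while an unjustified test is noticed by a suitable group. Blocks are allowed arbitrary lengths, because we do not control $\tau(x)$ and $\tau(y)$ when proving inseparability and need powers to make loops. Finally, a walker who only moves forward returns to the start in every finite group, after a number of steps that depends on the group.

\section{A counter machine on a finite abelian group}\label{sec:scripts}

We first treat writing and testing as abstract symbols. This isolates the combinatorial core of the proof, Proposition~\ref{prop:scripts}, in which no semigroup appears.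

\subsection*{The machine}
A deterministic two-counter machine has a finite set $Q$ of states, with a start state $q_{\mathrm{in}}$ and a halting state $q_{\mathrm{fin}}$, and two counters holding natural numbers. Each state $q\ne q_{\mathrm{fin}}$ has one instruction, of one of two types:
\begin{itemize}
\item $\mathrm I(i,q')$: add $1$ to counter $i$ and go to $q'$;
\item $\mathrm D(i,q',q'')$: if counter $i$ is $0$, go to $q'$; otherwise subtract $1$ from it and go to $q''$.
\end{itemize}
The machine halts exactly when it reaches $q_{\mathrm{fin}}$. By Minsky's theorem \cite[Ch.~14]{Minsky}, for each recursively enumerable set $E\subseteq\mathbb N$ there is such a machine which, started with counters $(2^k,0)$, halts if and only if $k\in E$. Take $E$ not recursive and fix the corresponding machine $\mathcal M$. Then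
\[
\mathrm{Halt}=\{n\in\mathbb N:\mathcal M\text{ halts when started in }q_{\mathrm{in}}\text{ with counters }(n,0)\}
\]
is not recursive, since $k\in E$ if and only if $2^k\in\mathrm{Halt}$. For a given $n$, let $q(s)$ be the state and $c(s)=(c_1(s),c_2(s))$ the counters after $s$ steps, and call the passage from time $s$ to time $s+1$ \emph{step $s$}. Each step changes one counter by at most $1$, so $0\le c_i(s)\le n+s$.

\subsection*{Boards and scripts}
A \emph{board} is an abelian group $H$ with three elements $h_0,h_1,h_2$. We write $[v_1,v_2;t]=v_1h_1+v_2h_2+th_0$ for integers $v_1,v_2,t$: the directions $1$ and $2$ carry the counters and the direction $0$ carries the time. Let $B=\{a_0,a_1,a_2\}$ be the set of \emph{moves}, and let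
\[
\Phi=Q\sqcup\{r_q:q\text{ of type }\mathrm D\}\sqcup\{P_1,P_2,Z_0,Z_1,Z_2,G\}
\]
be the set of \emph{facts}. A \emph{script} is a word over the alphabet $B\sqcup\{{!}f,\,{?}f:f\in\Phi\}$. On a board, a script is read by a walker who starts at $0$; the move $a_j$ adds $h_j$, and the other symbols leave the walker in place. An occurrence of ${!}f$ read at $g\in H$ \emph{writes $f$ at $g$}, and an occurrence of ${?}f$ read at $g$ \emph{tests $f$ at $g$}. A script is \emph{justified} on the board if every test of a fact $f$ at an element $g$ is preceded in the script by a write of $f$ at $g$.

The intended meanings are these. The fact $q$ at $[v_1,v_2;t]$ says that at time $t$ the machine is in state $q$ with counters $(v_1,v_2)$. The fact $Z_k$ says that the coordinate in direction $k$ is zero, and $P_i$ says that the coordinate in direction $i$ is positive. The fact $r_q$ marks a decrement in progress, and $G$, the goal, says that the clock has returned to zero while the machine was still running. The finite set $\mathcal R$ of \emph{rules} consists of the following scripts.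
\begin{enumerate}
\item[(R1)] ${?}q\;a_0a_i\;{!}P_i\;{!}q'$ for $q$ with instruction $\mathrm I(i,q')$.
\item[(R2)] ${?}q\;{?}Z_i\;a_0\;{!}q'$ for $q$ with instruction $\mathrm D(i,q',q'')$.
\item[(R3)] ${?}q\;{?}P_i\;a_0\;{!}r_q$ for $q$ with instruction $\mathrm D(i,q',q'')$.
\item[(R4)] ${!}q''\;a_i\;{?}r_q$ for $q$ with instruction $\mathrm D(i,q',q'')$.
\item[(R5)] ${?}q\;a_0\;{?}Z_0\;{!}G$ for $q\in Q\setminus\{q_{\mathrm{fin}}\}$.
\item[(R6)] ${?}Z_k\;a_j\;{!}Z_k$ for $k,j\in\{0,1,2\}$ with $j\ne k$.
\item[(R7)] ${?}P_i\;a_j\;{!}P_i$ for $i\in\{1,2\}$ and $j\in\{0,1,2\}$ with $j\ne i$.
\end{enumerate}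
Only the decrement needs comment. The rules must be fixed before the board is known, and a step backward in direction $i$ is a power of $a_i$ whose exponent depends on the board. So the decrement is split in two. Rule (R3) checks that the counter is positive, advances the clock and leaves the mark $r_q$. Rule (R4) starts one step behind the mark, writes the new state first, and then moves forward and justifies the write by testing the mark. Without the test ${?}P_i$ in (R3), a script could decrement a counter equal to $0$ and leave the true computation.

For $n\in\mathbb N$ define the regular sets of scripts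
\[
\mathcal C_n={!}Z_0\,{!}Z_1\,{!}Z_2\,(a_1\,{!}P_1)^n\,{!}q_{\mathrm{in}}\,(B\cup\mathcal R)^*\,{?}G,\qquad
\mathcal C'=\bigl(B\cup\{{!}f:f\in\Phi\}\bigr)^* .
\]
A script in $\mathcal C_n$ sets up the initial configuration, moves freely and applies rules, and ends by claiming the goal. The prefix up to ${!}q_{\mathrm{in}}$ is its \emph{initial part}. The \emph{standard board of size $m$} is $(\mathbb Z/m)^3$ with $h_0,h_1,h_2$ its standard basis; on it, $[v_1,v_2;t]=[v'_1,v'_2;t']$ if and only if the coordinates agree modulo $m$.

\begin{example}\label{ex:machine}
Consider, in place of $\mathcal M$, the machine with states $q=q_{\mathrm{in}}$ and $q_{\mathrm{fin}}$ and instruction $\mathrm D(1,q_{\mathrm{fin}},q)$. For $n=1$ it halts after $2$ steps. On the standard board of size $2$, the script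
\[
{!}Z_0{!}Z_1{!}Z_2\,a_1{!}P_1\,{!}q\;\cdot\;\underbrace{{?}q\,{?}P_1\,a_0\,{!}r_q}_{(\mathrm R3)}\;\cdot\; a_1\;\cdot\;\underbrace{{!}q\,a_1\,{?}r_q}_{(\mathrm R4)}\;\cdot\; a_1\;\cdot\;\underbrace{{?}q\,a_0\,{?}Z_0\,{!}G}_{(\mathrm R5)}\;\cdot\;{?}G
\]
lies in $\mathcal C_1$ and is justified. The initial part ends at $[1,0;0]$, where $P_1$ and $q$ are written. Rule (R3) writes $r_q$ at $[1,0;1]$. The move $a_1$ leads to $[2,0;1]=[0,0;1]$, where (R4) writes $q$ before finding $r_q$ at $[1,0;1]$. Another $a_1$ leads back to $[0,0;1]$, and (R5) finds $q$ there and $Z_0$ at $[0,0;2]=0$. This board is too small to witness the halting: its clock wraps around while the machine is still running. The next proposition says that a machine that halts is witnessed by all large standard boards, and that a machine that does not halt outlasts the clock of every finite board.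
\end{example}

\begin{proposition}\label{prop:scripts}
Let $n\in\mathbb N$.
\begin{enumerate}
\item[(a)] If $\mathcal M$ halts on $n$ after $\ell$ steps and $m>n+\ell$, then no script in $\mathcal C_n$ is justified on the standard board of size $m$.
\item[(b)] If $n\notin\mathrm{Halt}$, then on every finite board some script in $\mathcal C_n$ is justified.
\end{enumerate}
\end{proposition}

\begin{proof}[Proof of \textup{(a)}]
We show that a justified script writes only true facts. Write $f@g$ for the pair of a fact $f$ and an element $g$ of the board, and let $D$ consist of the pairs
\begin{itemize}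
\item $q(s)@[c(s);s]$ for $0\le s\le\ell$;
\item $r_{q(s)}@[c(s);s+1]$ for those $s<\ell$ such that step $s$ decrements a positive counter;
\item $Z_0@[*,*;0]$, $Z_1@[0,*;*]$ and $Z_2@[*,0;*]$;
\item $P_1@[v,*;*]$ and $P_2@[*,v;*]$ for $1\le v\le n+\ell$,
\end{itemize}
where each star is an arbitrary integer. Suppose that $\xi\in\mathcal C_n$ is justified, and fix a factorization of $\xi$ as in the definition of $\mathcal C_n$. We claim that every write in $\xi$ is a write of a pair in $D$. The final test ${?}G$ then gives a contradiction, since it requires a write of $G$ and $D$ contains no pair $G@g$.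

Suppose that the claim fails, and consider the first write outside $D$. It is not in the initial part, which writes $Z_0,Z_1,Z_2$ at $[0,0;0]$, $P_1$ at $[v,0;0]$ for $1\le v\le n$, and $q_{\mathrm{in}}$ at $[n,0;0]=[c(0);0]$. So it belongs to an occurrence of a rule in the factorization. Every test in this occurrence is justified by a write that precedes the whole occurrence: in all rules except (R4) the tests come before the writes, and in (R4) the justifying write ${!}r_q$ precedes the test and is not the write ${!}q''$ of the rule, as $q''\in Q$. Hence all pairs tested in this occurrence lie in $D$. We show that the pairs it writes lie in $D$ too, which is the required contradiction. Let $g$ be the element at which the occurrence begins. In (R1), (R2), (R3) and (R5), the test ${?}q$ gives $q@g\in D$, so $q=q(s)$ and $g=[c(s);s]$ for some $s\le\ell$, and $s<\ell$ because $q\ne q_{\mathrm{fin}}=q(\ell)$.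
\begin{itemize}
\item[(R1)] Step $s$ increments counter $i$, so $q'=q(s+1)$ and both writes occur at $g+h_0+h_i=[c(s+1);s+1]$. The pair with $q'$ is in $D$. The pair with $P_i$ is in $D$ because $1\le c_i(s+1)\le n+s+1\le n+\ell$.
\item[(R2)] From $Z_i@g\in D$ we get $c_i(s)\equiv0\pmod m$, and $0\le c_i(s)\le n+\ell<m$ gives $c_i(s)=0$. So $q'=q(s+1)$, $c(s+1)=c(s)$, and the write is $q(s+1)@[c(s+1);s+1]$.
\item[(R3)] From $P_i@g\in D$ we get $c_i(s)\equiv v\pmod m$ with $1\le v\le n+\ell<m$, so $c_i(s)\ne0$. Step $s$ decrements a positive counter, and the write is $r_{q(s)}@[c(s);s+1]$.
\item[(R4)] From $r_q@(g+h_i)\in D$ we get $s<\ell$ such that $q=q(s)$, step $s$ decrements a positive counter, and $g+h_i=[c(s);s+1]$. The counter is counter $i$, by the instruction of $q$. Hence $q''=q(s+1)$ and $g=[c(s);s+1]-h_i=[c(s+1);s+1]$.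
\item[(R5)] From $Z_0@[c(s);s+1]\in D$ we get $s+1\equiv0\pmod m$, which is impossible since $1\le s+1\le\ell<m$. So this case does not occur.
\item[(R6)] Whether $Z_k@g$ lies in $D$ depends only on the coordinate of $g$ in direction $k$, which the move $a_j$ with $j\ne k$ does not change.
\item[(R7)] The same holds for $P_i@g$ and the direction $i$. \qedhere
\end{itemize}
\end{proof}

\begin{proof}[Proof of \textup{(b)}]
Let $N=|H|$, so that $Nh_j=0$ for all $j$. The walker always stands at an element $[v_1,v_2;t]$, and since $-h_j=(N-1)h_j$, a word over $B$ leads from any such element to any other. So after the initial part we may go to any element $[v_1,v_2;t]$ and apply any rule there, and the script stays justified provided that the facts tested by the rule have already been written at the elements where they are tested. Two consequences will be used.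
\begin{enumerate}
\item[(Z)] For $k\in\{0,1,2\}$, we can write $Z_k$ at any $[v_1,v_2;t]$ with $v_1,v_2,t\ge0$ whose coordinate in direction $k$ is $0$: go to $0$, where $Z_k$ was written in the initial part, and apply (R6) repeatedly along a walk to $[v_1,v_2;t]$ that uses only moves $a_j$ with $j\ne k$. Each application tests $Z_k$ where it has already been written.
\item[(P)] If $P_i$ has been written at $[v_1,v_2;t]$ and $v'_i=v_i$, we can write $P_i$ at $[v'_1,v'_2;t']$: the difference of the two elements is an integer combination of the $h_j$ with $j\ne i$, hence, after adding multiples of $N$ to the coefficients, a nonnegative one, and we apply (R7) along the corresponding walk.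
\end{enumerate}
We extend the script in stages so that $q(s)$ is written at $[c(s);s]$ for $s=0,1,\dots,N-1$. The initial part does this for $s=0$. Suppose it is done up to $s<N-1$, and put $q=q(s)$; then $q\ne q_{\mathrm{fin}}$ since $n\notin\mathrm{Halt}$.

If $q$ has instruction $\mathrm I(i,q')$, apply (R1) at $[c(s);s]$. It writes $P_i$ and $q(s+1)$ at $[c(s+1);s+1]$.

If $q$ has instruction $\mathrm D(i,q',q'')$ and $c_i(s)=0$, write $Z_i$ at $[c(s);s]$ by (Z) and apply (R2) there.

If $q$ has instruction $\mathrm D(i,q',q'')$ and $c_i(s)=v>0$, we first find a write of $P_i$ at some $[v_1,v_2;t]$ with $v_i=v$. If $v\le c_i(0)$, then $i=1$ because $c_2(0)=0$, and $1\le v\le n$, so the initial part wrote $P_1$ at $[v,0;0]$. If $v>c_i(0)$, some step $s'<s$ raised counter $i$ from $v-1$ to $v$, and at that stage (R1) wrote $P_i$ at $[c(s'+1);s'+1]$. By (P), write $P_i$ at $[c(s);s]$. Apply (R3) there, which writes $r_q$ at $[c(s);s+1]$. Then go to $[c(s+1);s+1]$ and apply (R4). It writes $q''=q(s+1)$ at this element and tests $r_q$ at $[c(s+1);s+1]+h_i=[c(s);s+1]$.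

After the last stage, write $Z_0$ at $[c(N-1);0]$ by (Z). This element equals $[c(N-1);N]$ because $Nh_0=0$. Since $q(N-1)\ne q_{\mathrm{fin}}$, we may apply (R5) at $[c(N-1);N-1]$; both of its tests are justified, and it writes $G$ at the element where it ends. Appending ${?}G$ completes the script.
\end{proof}

In (b) the board may be far from faithful, and this does no harm: coincidences between elements can only justify more tests. Finiteness is used twice, to move backward and to close the clock. Commutativity is used throughout, since a fact must be found again at $[c(s);s]$ whichever route led there. In (a) it is essential that a justifying write come \emph{before} the test. If a later write were allowed, then $({?}Z_0\,a_1\,{!}Z_0)^m$, started at any element of the standard board of size $m$, would justify itself, its first test being matched by its last write, and $Z_0$ could be written at every time. This is why the first factor must see the order of first occurrences and not only the set of letters used.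

\section{From scripts to languages}\label{sec:languages}

Let $A=B\sqcup\{x_f,y_f:f\in\Phi\}$; this alphabet depends only on $\mathcal M$. The letters $x_f,y_f$ are the \emph{fact letters}. A word over $A$ \emph{realizes} a script $\xi$ if it is obtained from $\xi$ by replacing each occurrence of a symbol ${!}f$ by a word in $x_f^+y_f^+$, called a \emph{write block}, and each occurrence of a symbol ${?}f$ by a word in $y_f^+$, called a \emph{test block}. Let $C_n$ and $C'$ be the sets of words that realize scripts in $\mathcal C_n$ and $\mathcal C'$. Substituting $x_f^+y_f^+$ and $y_f^+$ in the rational expressions for $\mathcal C_n$ and $\mathcal C'$ gives rational expressions for $C_n$ and $C'$, computable from $n$. The two lemmas below are the two halves of Example~\ref{ex:toy} in general form. They are stated over an alphabet $A'\supseteq A$, and the second one for a wider class than $\mathsf{LRB}$, so that they also serve in Section~\ref{sec:B}.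

Call a word over $A'$ \emph{guarded} if each occurrence of a letter $y_f$ in it is immediately preceded by $x_f$ or by $y_f$. Words in $C'$ are guarded, and products of guarded words are guarded.

\begin{lemma}\label{lem:guard}
Let $T$ be a finite abelian group and $\tau\colon A'^+\to T$ a homomorphism sending all fact letters to $0$. Suppose that $\psi_\tau(w)=\psi_\tau(w')$ and that $w'$ is guarded. Then in $\operatorname{path}^\circ_\tau(w)$ every occurrence of a letter $(g,y_f)$ is preceded by an occurrence of $(g,x_f)$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:free} the paths of $w$ and $w'$ have the same $\operatorname{red}$, so they contain the same letters, with first occurrences in the same order. Let $(g,y_f)$ occur in the path of $w$, and consider its first occurrence in the path of $w'$. Since $w'$ is guarded and fact letters do not move the walker, the preceding letter is $(g,x_f)$ or $(g,y_f)$, and the latter is excluded at a first occurrence. So the first $(g,x_f)$ precedes the first $(g,y_f)$ in the path of $w'$, hence also in the path of $w$.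
\end{proof}

We say that a finite semigroup $S$ satisfies $x^\omega yx^\omega=x^\omega y$ if $\varepsilon s\varepsilon=\varepsilon s$ for every idempotent $\varepsilon\in S$ and every $s\in S$. The finite semigroups with this property form a pseudovariety, written $[\![x^\omega yx^\omega=x^\omega y]\!]$. It contains $\mathsf{LRB}$.

\begin{lemma}\label{lem:glue}
Let $n\notin\mathrm{Halt}$. Let $\psi\colon A'^+\to M$ be a homomorphism with $S,T,\tau,\eta$ as in Lemma~\ref{lem:paths}, and assume that $S$ satisfies $x^\omega yx^\omega=x^\omega y$. Let $H$ be a subsemigroup of $T$ that is an abelian group, and suppose that for each $a\in A$ there is $\bar a\in H$ with $g\tau(a)=g\bar a$ for all $g\in H$. Then $\psi(uC_n)\cap\psi(uC')\ne\emptyset$ for every $u\in A'^+$ with $\tau(u)\in H$.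
\end{lemma}

\begin{proof}
Write $H$ additively and put $o=\tau(u)$. A letter $a\in A$ read at $g\in H$ leads to $g+\bar a\in H$, so after $u$ the walker stays in $H$, and $a^{|H|}$ is a loop at every vertex of $H$. Let $K=|S|!$ and $N=|H|K$, and put $X_f=x_f^N$, $Y_f=y_f^N$; these are loops as well. When $Y_f$ is read at $g\in H$, it contributes to the path the $K$-th power of the word contributed by the loop $y_f^{|H|}$ at $g$. So its value under $\eta$ is an idempotent $\varepsilon_{g,f}\in S$ that depends only on $g$ and $f$.

By Proposition~\ref{prop:scripts}(b), some $\xi\in\mathcal C_n$ is justified on the board $H$ with $h_j=\bar a_j$. Let $v\in C_n$ realize $\xi$ with $X_fY_f$ for each ${!}f$ and $Y_f$ for each ${?}f$, and let $w=uv$. As all blocks are loops, a symbol of $\xi$ read at $g$ becomes a block of $w$ read at $o+g$. Hence each test block $Y_f$ read at a vertex $g$ is preceded by a write block $X_fY_f$ read at $g$, whose factor $Y_f$ is also read at $g$.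

Delete the test blocks of $w$ one at a time. Deleting a loop changes neither the value under $\tau$ nor the vertices at which the other letters are read. The write blocks are never deleted, so when a test block $Y_f$ read at $g$ is deleted, the value of the path under $\eta$ passes from $\alpha\varepsilon\beta\varepsilon\delta$ to $\alpha\varepsilon\beta\delta$, where $\varepsilon=\varepsilon_{g,f}$, the first $\varepsilon$ comes from an earlier write block, and $\alpha,\beta,\delta\in S^1$. These values are equal, since $\varepsilon\beta\varepsilon=\varepsilon\beta$ for $\beta\in S$ and $\varepsilon\varepsilon=\varepsilon$ for $\beta=1$. The final word $w'$ lies in $uC'$ and satisfies $\tau(w')=\tau(w)$ and $\eta(\operatorname{path}_\tau(w'))=\eta(\operatorname{path}_\tau(w))$, so $\psi(w')=\psi(w)$.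
\end{proof}

The prefix $u$ takes the walker off the adjoined vertex $1$, at which a write block would justify nothing later. For $\mathsf{Ab}$ one letter is enough.

\begin{proposition}\label{prop:LL}
The languages $L_n=a_0C_n$ and $L'=a_0C'$ are $(\mathsf{LRB}*\mathsf{Ab})$-separable if and only if $n\in\mathrm{Halt}$.
\end{proposition}

\begin{proof}
Suppose that $\mathcal M$ halts on $n$ after $\ell$ steps. Choose $m>n+\ell$, let $T$ be the standard board of size $m$, and let $\tau(a_j)=h_j$ and $\tau(x_f)=\tau(y_f)=0$. The target of $\psi_\tau$ lies in $\mathsf{LRB}*\mathsf{Ab}$. Suppose that $\psi_\tau(w)=\psi_\tau(w')$ with $w'\in L'$ and $w=a_0v$, where $v$ realizes $\xi\in\mathcal C_n$; fix the corresponding division of $v$ into moves and blocks. A symbol of $\xi$ read at $g$ becomes a block of $w$ all of whose letters are read at $h_0+g$. Consider a test of $f$ at $g$ in $\xi$. Since $w'$ is guarded, Lemma~\ref{lem:guard} shows that the first letter $y_f$ of the test block is preceded in $w$ by a letter $x_f$ read at $h_0+g$. The letter $x_f$ occurs only in write blocks for $f$, so an earlier symbol of $\xi$ writes $f$ at $g$. Thus $\xi$ is justified on the standard board of size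 $m$, contrary to Proposition~\ref{prop:scripts}(a). So $\psi_\tau$ separates $L_n$ from $L'$.

Suppose that $n\notin\mathrm{Halt}$, and let $\psi\colon A^+\to M\in\mathsf{LRB}*\mathsf{Ab}$. Take $S\in\mathsf{LRB}$, $T\in\mathsf{Ab}$, $\tau$, $\eta$ from Lemma~\ref{lem:paths}. Lemma~\ref{lem:glue} with $H=T$, $\bar a=\tau(a)$ and $u=a_0$ gives $\psi(L_n)\cap\psi(L')\ne\emptyset$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
The statements on $\mathsf{LRB}$ and $\mathsf{Ab}$ were proved in Section~\ref{sec:factors}. The languages $L_n$ and $L'$ over the fixed alphabet $A$ are computable from $n$, so by Proposition~\ref{prop:LL} an algorithm deciding $(\mathsf{LRB}*\mathsf{Ab})$-separability over $A$ would decide $\mathrm{Halt}$. There is no such algorithm, and by Proposition~\ref{prop:sep} the pseudovariety $\mathsf{LRB}*\mathsf{Ab}$ is not tame.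
\end{proof}

\begin{remark}
By Step 2 in the proof of Proposition~\ref{prop:sep}, which does not use tameness, what fails for $\mathsf{LRB}*\mathsf{Ab}$ is already the decidability of pointlike pairs. This pseudovariety is recursively enumerable, by the first lines of the proof of Proposition~\ref{prop:C}; so for every signature satisfying condition (i) of Definition~\ref{def:tame}, condition (iii) or condition (iv) fails.
\end{remark}

\section{Other factors}\label{sec:B}

Lemma~\ref{lem:glue} asks little of the first factor, and of the second factor it asks only that the walker can be led into an abelian group that it never leaves. We now give conditions under which this can be arranged. In a semigroup $T$, write $u\le_{\mathcal J}v$ if $u\in T^1vT^1$, and $u\mathrel{\mathcal J}v$ if $u\le_{\mathcal J}v$ and $v\le_{\mathcal J}u$. A $\mathcal J$-class of a finite semigroup is \emph{regular} if it contains an idempotent. Let $\mathsf{DS}$ be the pseudovariety of finite semigroups whose regular $\mathcal J$-classes are subsemigroups, and let $\mathrm{RZ}_2$ be the two-element right zero semigroup, in which $xy=y$.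

\begin{theorem}\label{thm:B}
Let $\mathsf{LRB}\subseteq\mathsf V\subseteq[\![x^\omega yx^\omega=x^\omega y]\!]$. Let $\mathsf W\subseteq\mathsf{DS}$ satisfy $\mathrm{RZ}_2\notin\mathsf W$ and $\mathsf W\cap\mathsf G\subseteq\mathsf{Ab}$, and let $\mathsf W$ contain all finite abelian $p$-groups for some prime $p$. Then separation of regular languages by $\mathsf V*\mathsf W$ is undecidable over a fixed finite alphabet. In particular, $\mathsf V*\mathsf W$ is not tame.
\end{theorem}

For example, $\mathsf V$ may contain all finite groups: the only idempotent of a group is its identity, so $[\![x^\omega yx^\omega=x^\omega y]\!]$ contains the join $\mathsf{LRB}\vee\mathsf G$. And $\mathsf W$ may be any pseudovariety between the finite abelian $p$-groups and the finite commutative semigroups. Here only $\mathsf W\subseteq\mathsf{DS}$ needs a check: in a commutative semigroup, if $u,v\mathrel{\mathcal J}e=e^2$, say $e=\alpha u=\beta v$, then $e=\alpha\beta uv$ and $uv\le_{\mathcal J}u\le_{\mathcal J}e$, so $uv\mathrel{\mathcal J}e$.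

The three upper bounds on $\mathsf W$ are used, one each, in the three steps of the following lemma.

\begin{lemma}\label{lem:kernel}
Let $\mathsf W$ be as in Theorem~\ref{thm:B}, let $T_0\in\mathsf W$, and let $e\in T_0$ be an idempotent with $e\le_{\mathcal J}t$ for all $t$ in a generating set of $T_0$. Then $H=eT_0$ is an abelian group with identity $e$, and $gt=g(et)$ for all $g\in H$ and $t\in T_0$.
\end{lemma}

\begin{proof}
\emph{Step 1: $e\le_{\mathcal J}t$ for all $t\in T_0$.} It suffices to show that $e\le_{\mathcal J}u$ and $e\le_{\mathcal J}v$ imply $e\le_{\mathcal J}uv$. Write $e=\alpha u\beta=\gamma v\delta$ with $\alpha,\beta,\gamma,\delta\in T_0^1$, and put $f_1=\beta e\alpha u$ and $f_2=v\delta e\gamma$. Both lie below $e$ in the $\mathcal J$-order, and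
\[
\alpha u\,f_1\,\beta=(\alpha u\beta)e(\alpha u\beta)=e,\qquad\gamma\,f_2\,v\delta=(\gamma v\delta)e(\gamma v\delta)=e .
\]
So $f_1$ and $f_2$ lie in the $\mathcal J$-class of $e$, which is regular. As $T_0\in\mathsf{DS}$, the product $f_1f_2=\beta e\alpha\,uv\,\delta e\gamma$ lies in this class too, and $e\le_{\mathcal J}f_1f_2\le_{\mathcal J}uv$.

\emph{Step 2: $H$ is a group with identity $e$.} The set $H$ is a right ideal of $T_0$, in particular a subsemigroup, and $e=ee\in H$. We first show that $rT_0=H$ for all $r\in H$. Write $r=et$, and by Step 1 write $e=\alpha r\beta=\alpha e\,(t\beta)$ with $\alpha,\beta\in T_0^1$. Iterating gives $e=\alpha^je(t\beta)^j$ for all $j\ge1$. Choose $j$ with $(t\beta)^j$ idempotent. Then $e(t\beta)^j=\alpha^je(t\beta)^{j}(t\beta)^{j}=e$, so $e=et\beta(t\beta)^{j-1}\in rT_0^1$ and $H=eT_0\subseteq rT_0\subseteq H$. Applied to $re\in H$, this gives $rH=reT_0=H$ for all $r\in H$.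

Let $f,f'\in H$ be idempotents. From $f'\in fH$ we get $ff'=f'$, and from $f\in f'H$ we get $f'f=f$. If $f\ne f'$, then $\{f,f'\}$ is a copy of $\mathrm{RZ}_2$ in $T_0\in\mathsf W$, which is excluded. So $e$ is the only idempotent of $H$. For $r\in H$ it follows that $r^\omega=e$; also $er=r$ since $r\in eT_0$, and $re=rr^\omega=r^\omega r=r$. Thus $e$ is the identity of $H$ and a power of every element, so $H$ is a group.

\emph{Step 3.} The group $H$ lies in $\mathsf W\cap\mathsf G\subseteq\mathsf{Ab}$. For $g\in H$ and $t\in T_0$ we have $gt=(ge)t=g(et)$.
\end{proof}

To apply the lemma, the prefix of our languages should contain a high power of a word $z$ in which every letter occurs. This creates a difficulty in the halting case: the letters $x_f$ in the prefix would count as writes and justify false tests. We therefore add a letter $d$ and a coordinate in $\mathbb Z/p$ that only $d$ changes, so that the prefix and the script live on different levels. The letter $d$ must itself occur in $z$; it occurs $p$ times, which leaves the level unchanged.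

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $A'=A\sqcup\{d\}$, fix an order on $\Phi$, and put
\[
z=\Bigl(\prod_{f\in\Phi}x_fy_f\Bigr)a_0a_1a_2\,d^{\,p},\qquad L_n^\sharp=z^+d\,C_n,\qquad L'^\sharp=z^+d\,C'.
\]
These regular languages over $A'$ are computable from $n$. We show that they are $(\mathsf V*\mathsf W)$-separable if and only if $n\in\mathrm{Halt}$. This proves undecidability, and Proposition~\ref{prop:sep} gives the last assertion.

Suppose that $\mathcal M$ halts on $n$ after $\ell$ steps. Let $m>n+\ell$ be a power of $p$, and let $T=(\mathbb Z/m)^3\times\mathbb Z/p$, an abelian $p$-group, so $T\in\mathsf W$. Call the last coordinate the \emph{level}. Let $\tau(a_j)=(h_j,0)$ with $h_0,h_1,h_2$ the standard basis, $\tau(x_f)=\tau(y_f)=0$ and $\tau(d)=(0,1)$. The target of $\psi_\tau$ lies in $\mathsf{LRB}*\mathsf W\subseteq\mathsf V*\mathsf W$. Suppose that $\psi_\tau(w)=\psi_\tau(w')$ with $w'\in L'^\sharp$ and $w=z^kdv$, where $v$ realizes $\xi\in\mathcal C_n$. The word $w'$ is guarded, because $z$, $d$ and the words of $C'$ are. In $w$, each factor $z$ of the prefix begins at level $0$ and reads its fact letters before its letters $d$, so all fact letters of $z^k$ are read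 at level $0$. All letters of $v$ are read at level $1$, and a symbol of $\xi$ read at $g$ on the standard board of size $m$ becomes a block read at $o+(g,0)$, where $o=\tau(z^kd)$. Consider a test of $f$ at $g$ in $\xi$. By Lemma~\ref{lem:guard}, the test block is preceded in $w$ by a letter $x_f$ read at $o+(g,0)$. This vertex has level $1$, so the letter lies in $v$, hence in a write block, and an earlier symbol of $\xi$ writes $f$ at $g$. Thus $\xi$ is justified, contrary to Proposition~\ref{prop:scripts}(a).

Suppose that $n\notin\mathrm{Halt}$, and let $\psi\colon A'^+\to M\in\mathsf V*\mathsf W$. Take $S\in\mathsf V$, $T\in\mathsf W$, $\tau$, $\eta$ from Lemma~\ref{lem:paths}; then $S$ satisfies $x^\omega yx^\omega=x^\omega y$. Let $T_0=\tau(A'^+)\in\mathsf W$ and choose $k\ge1$ with $e=\tau(z)^k$ idempotent. Every letter $a\in A'$ occurs in $z$, so $e\le_{\mathcal J}\tau(a)$ in $T_0$. By Lemma~\ref{lem:kernel}, $H=eT_0$ is an abelian group and $g\tau(a)=g\bar a$ for $g\in H$, where $\bar a=e\tau(a)\in H$. The word $u=z^kd$ has $\tau(u)=e\tau(d)\in H$. Lemma~\ref{lem:glue} gives $\psi(uC_n)\cap\psi(uC')\ne\emptyset$, and since $uC_n\subseteq L_n^\sharp$ and $uC'\subseteq L'^\sharp$,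 the homomorphism $\psi$ does not separate the two languages.
\end{proof}

\begin{remark}
The lower bounds on $\mathsf V$ and $\mathsf W$ are used only in the halting case and the upper bounds only in the other case. The lower bound on $\mathsf W$, which supplies boards of unbounded size, cannot be dropped. The pseudovariety $\mathsf W$ of finite elementary abelian $p$-groups satisfies the three upper bounds, is recursively enumerable, and has free objects $(\mathbb Z/p)^n$; so $\mathsf{LRB}*\mathsf W$ is tame by Proposition~\ref{prop:C}.
\end{remark}

\begin{thebibliography}{9}

\bibitem{Minsky}
Minsky, \emph{Computation: Finite and Infinite Machines}, 1967.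

\end{thebibliography}
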